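# Null sets on the sphere in $\mathbb C^2$ on which rational approximation fails

## 1. Does a Hartogs–Rosenthal theorem hold on the sphere?

For a compact set $K\subset\mathbb C^n$, let $C(K)$ be the space of continuous complex functions on $K$ with the sup norm, and let $R(K)$ be the closure in $C(K)$ of the quotients $P/Q$ of polynomials with $Q\ne0$ on $K$. In one variable the Hartogs–Rosenthal theorem says: if $K\subset\mathbb C$ is compact and has area $0$, then $R(K)=C(K)$.

We move to the unit sphere $S=\{(z,w)\in\mathbb C^2:|z|^2+|w|^2=1\}$ with surface measure $\sigma$. In several variables there is an obstruction that has nothing to do with size, and we must first rule it out.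

**Definition.** A compact set $K\subset\mathbb C^n$ is *rationally convex* if for every point $x_0\in\mathbb C^n\setminus K$ there is a polynomial $P$ with $P(x_0)=0$ and $P\neq0$ on $K$.

For $n>1$, rational convexity is necessary for $R(K)=C(K)$, but not sufficient. Basener constructed rationally convex compact subsets $K$ of $S$ with $R(K)\ne C(K)$; these sets have $\sigma(K)>0$. So the first guess, stated as a conjecture in analogy with Hartogs–Rosenthal, is that positive measure is the only other obstruction:

*If $K\subset S$ is compact and rationally convex and $\sigma(K)=0$, then $R(K)=C(K)$.*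

Let us test it on sets that we can treat by hand.

*The circle $K=\{w=0\}\cap S$.* Here $\bar z=1/z$ and $\bar w=0$ on $K$. So $R(K)$ contains the coordinates and their conjugates, and the Stone–Weierstrass theorem gives $R(K)=C(K)$.

*The torus $K=\{|z|=|w|=1/\sqrt2\}$.* Here $\sigma(K)=0$, $\bar z=1/(2z)$ and $\bar w=1/(2w)$ on $K$, so again $R(K)=C(K)$.

*The 2-sphere $\Sigma=\{(z,t):t\in[-1,1],\ |z|^2+t^2=1\}=S\cap\{\operatorname{Im}w=0\}$.* It is $\sigma$-null, but $R(\Sigma)\ne C(\Sigma)$. Suppose that a polynomial $P$ has no zero on $\Sigma$. For $|t|<1$ the winding number around $0$ of $\theta\mapsto P(\sqrt{1-t^2}\,e^{i\theta},t)$ is an integer that depends continuously on $t$, so it is constant. As $t\to1$ the curve shrinks to the point $P(0,1)\neq0$, so the constant is $0$. By the argument principle, $P(\cdot,t)$ has no zero in the disc $|z|\le\sqrt{1-t^2}$. Two things follow. First, no polynomial vanishes at the origin and avoids $0$ on $\Sigma$, so $\Sigma$ is not rationally convex. Second, a quotient $r=P/Q$ with $Q\ne0$ on $\Sigma$ is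 holomorphic in $z$ near the closed disc at height $t=0$, so $\int_{|z|=1}r(z,0)\,dz=0$. This passes to uniform limits, while $\int_{|z|=1}\bar z\,dz=2\pi i$, so $\bar z\notin R(\Sigma)$. The guess survives, because the hypothesis of rational convexity fails. The same argument, with $t$ running from $\sqrt3/2$ to $1$, shows that the cap $\{(z,\sqrt{1-|z|^2}):|z|\le\frac12\}$ is not rationally convex.

*Sets with thin projections.* If both coordinate projections of $K$ have zero area, then $R(K)=C(K)$; the proof is in the next section. This covers every compact set of Hausdorff dimension less than $2$.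

## 2. The guess is false, and dimension two is where it fails

For a nondecreasing $g:(0,\infty)\to(0,\infty)$ put $g(0)=0$ and
$$H^g(X)=\lim_{\delta\to0}\ \inf\Big\{\sum_i g(\operatorname{diam}A_i):\ X\subset\bigcup_iA_i,\ \operatorname{diam}A_i\le\delta\Big\},$$
where the coverings are countable. For $g(t)=t^s$ this is the Hausdorff measure $H^s$. As an example, let $g(t)=t^2\omega(t)$ with $\omega(t)\to0$ as $t\to0^+$. The square $[0,1]^2$ is covered by $m^2$ squares of diameter $\sqrt2/m$, with $g$-sum $m^2g(\sqrt2/m)=2\omega(\sqrt2/m)\to0$, so $H^g([0,1]^2)=0$. Two-dimensional pieces are thus invisible to gauges $g=o(t^2)$, and this will be used heavily.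

**Theorem 1.** Every nonempty relatively open subset of $S$ contains a rationally convex compact set $K$ with $\sigma(K)=0$ and $R(K)\ne C(K)$. So the conjecture is false.

**Theorem 2.**
(i) Let $g:(0,\infty)\to(0,\infty)$ be nondecreasing with $g(t)/t^2\to0$ as $t\to0^+$. Every nonempty relatively open subset of $S$ contains a rationally convex compact $K$ with $H^g(K)=0$, $\sigma(K)=0$ and $R(K)\neq C(K)$. Taking $g(t)=t^2/\log(1/t)$ for small $t$ gives such $K$ of Hausdorff dimension exactly $2$.
(ii) Conversely, if $K\subset\mathbb C^2$ is compact and $H^2(K)=0$ (or merely both coordinate projections of $K$ have zero area), then $R(K)=C(K)$.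

So the sufficient condition $H^2(K)=0$ cannot be replaced by $H^g(K)=0$ for any gauge $g(t)=o(t^2)$, even for rationally convex $K$ in an arbitrarily small open piece of the sphere. Whether $0<H^2(K)<\infty$ can occur for a counterexample is not decided here.

**Proof of Theorem 2(ii).** Suppose both projections have area $0$. By Hartogs–Rosenthal on the planar set $z(K)$ there are rational functions $r_k$ with poles off $z(K)$ and $r_k(\zeta)\to\bar\zeta$ uniformly on $z(K)$. Then $r_k(z)\to\bar z$ uniformly on $K$, and $r_k(z)$ is a quotient of polynomials with denominator nonzero on $K$, so $\bar z\in R(K)$. Likewise $\bar w\in R(K)$, and Stone–Weierstrass gives $R(K)=C(K)$. If $H^2(K)=0$, the projections are Lipschitz images of $K$, so they have zero $H^2$-measure, that is, zero area. $\square$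

## 3. The one-variable proof, and the field $L$ in place of $\bar\partial$

To see what could go wrong on $S$, recall why the theorem holds in $\mathbb C$. Let $\nu$ be a measure on a compact $K\subset\mathbb C$ that annihilates $R(K)$. Put $f(a)=\int\frac{d\nu(\zeta)}{\zeta-a}$, which converges absolutely for almost every $a$. For $a\notin K$ the function $1/(\zeta-a)$ lies in $R(K)$, so $f=0$ off $K$. The Cauchy–Pompeiu formula $\psi(\zeta)=\frac1\pi\int\frac{\partial_{\bar a}\psi(a)}{\zeta-a}dA(a)$ for $\psi\in C_c^\infty(\mathbb C)$ and Fubini give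
$$\int\psi\,d\nu=\frac1\pi\int_Kf\,\partial_{\bar a}\psi\,dA .\tag{1}$$
If $K$ has area $0$, the right side vanishes, so $\nu=0$ and $R(K)=C(K)$.

The analogue of $\bar\partial$ on $S$ is the field
$$L=z\,\partial_{\bar w}-w\,\partial_{\bar z}.$$
It is a derivation and $Lf=0$ for holomorphic $f$. It is tangent to $S$, and it integrates to zero on $S$. Indeed $L+\bar L$ and $i(L-\bar L)$ are real vector fields, with velocities $(\dot z,\dot w)=(-\bar w,\bar z)$ and $(i\bar w,-i\bar z)$. These are real-linear in $(z,w)$ and satisfy $\operatorname{Re}(\dot z\bar z+\dot w\bar w)=0$, so they generate rotations of $S$. Rotations preserve $\sigma$, so both fields have integral zero on smooth functions, and $L=\frac12\big[(L+\bar L)-i\cdot i(L-\bar L)\big]$. Hence $\int_SL\psi\,d\sigma=0$ for $\psi\in C^\infty(S)$, and since $L(h\psi)=hL\psi$ for $h$ entire,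
$$\int_Sh\,L\psi\,d\sigma=0\qquad(h\text{ entire},\ \psi\in C^\infty(S)).\tag{2}$$

If $f\in L^1(K,\sigma)$ and $\psi\mapsto\int_Kf\,L\psi\,d\sigma$ is given by a measure on $K$, that measure annihilates $R(K)$: extend $r=P/Q$ smoothly from a neighborhood of $K$, and then $L\psi=Lr=0$ on $K$. One would like to prove the conjecture by showing the converse, that every annihilating measure has this form, as in (1). Then $\sigma(K)=0$ would give $\nu=0$. This is exactly the step that is not available: Theorem 1 produces a nonzero annihilating $\nu$ on a $\sigma$-null set, and such a $\nu$ is not of this form.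

So we try to build such a $\nu$ as a weak* limit. For compact $K\subset S$ and entire $h$ put
$$T_{K,h}(\psi)=-\int_Kh\,L\psi\,d\sigma ,\qquad\psi\in C^\infty(S).\tag{3}$$
Take compact sets $K_0\supset K_1\supset\cdots$ with $\sigma(K_n)\to0$ and functionals $T_{K_n,h_n}$ that are measures of bounded norm, and pass to the limit. The first attempt is $h_n=1$ for all $n$. It gives nothing, since $|T_{K_n,1}(\psi)|\le\|L\psi\|\,\sigma(K_n)\to0$, where $\|\cdot\|=\sup_S|\cdot|$. So $h_n$ has to change with $n$, and has to make up for the part that is cut away. The identity (2) shows how. Let $K^+\subset K$ be compact and $q$ entire. Since $\int_Khq\,L\psi\,d\sigma=-\int_{S\setminus K}hq\,L\psi\,d\sigma$,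
$$T_{K^+,h(1-q)}(\psi)-T_{K,h}(\psi)=-\int_{S\setminus K}hq\,L\psi\,d\sigma+\int_{K\setminus K^+}h(1-q)\,L\psi\,d\sigma .\tag{4}$$
The functional hardly changes if $q\approx0$ outside $K$ and $q\approx1$ on the removed part $K\setminus K^+$.

In $\mathbb C$ the same identity holds for $-\int_Kh\,\partial_{\bar\zeta}\psi\,dA$ and compactly supported $\psi$, with $\mathbb C$ in place of $S$. But there a $q$ that is small outside a compact set is a bounded entire function, hence a small constant, and it cannot be near $1$ anywhere. On $S$ nothing forbids such $q$. For instance $q=e^{-N(1-w)}$ has $|q|=e^{-N(1-\operatorname{Re}w)}$ on $S$. It equals $1$ at $(0,1)$ and is at most $e^{-N\kappa}$ outside the cap $\{\operatorname{Re}w>1-\kappa\}$. The whole proof rests on this contrast. Three things remain to be organized: the norm of the measure, the fraction that can be cut, and rational convexity.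

## 4. Admissible pairs

Notation: points are $x=(z,w)$, $\langle x,y\rangle=x_1\bar y_1+x_2\bar y_2$, $|\cdot|$ is the Euclidean norm, $B(x,r)$ is the open ball for $|x-y|$. Interiors and boundaries of subsets of $S$ are relative to $S$. We use three facts about $\sigma$.

* The push-forward of $\sigma$ under $(z,w)\mapsto z$ is $2\pi\,dA$ on the unit disc. With $z=\sin t\,e^{i\alpha}$, $w=\cos t\,e^{i\beta}$ one has $d\sigma=\sin t\cos t\,dt\,d\alpha\,d\beta$; put $r=\sin t$ and integrate out $\beta$.
* The push-forward under $\operatorname{Re}w$ is $4\pi\sqrt{1-t^2}\,dt$: the slice at height $t$ is a 2-sphere of area $4\pi(1-t^2)$, and the layer has thickness $dt/\sqrt{1-t^2}$.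
* There are absolute constants $c_1,c_2>0$ with
$$c_1r^3\le\sigma(B(x,r)\cap S)\le c_2r^3\qquad(x\in S,\ 0<r\le2).\tag{5}$$
The set is a cap of angular radius $\alpha=2\arcsin(r/2)\in[r,\frac\pi2r]$, of measure $4\pi\int_0^\alpha\sin^2s\,ds$. This is at most $\frac{4\pi}3\alpha^3$, and at least $4\pi\int_0^{\alpha/2}\frac{4s^2}{\pi^2}ds=\frac{2\alpha^3}{3\pi}$.

Fix $\vartheta\in C^\infty(\mathbb R,[0,1])$ with $\vartheta=1$ on $(-\infty,0]$, $\vartheta=0$ on $[1,\infty)$ and $|\vartheta'|\le2$.

**Definition.** Let $K\subset S$ be compact and $h$ entire. The pair $(K,h)$ is *admissible with bound $B$* if $\sigma(\partial K)=0$ and $|T_{K,h}(\psi)|\le B\|\psi\|$ for all $\psi\in C^\infty(S)$.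

Since $C^\infty(S)$ is dense in $C(S)$, the Riesz theorem gives a measure $\nu$ on $S$ with $\|\nu\|\le B$ and $T_{K,h}(\psi)=\int\psi\,d\nu$. The measure $\nu$ is supported on $\partial K$. Indeed, if $\operatorname{supp}\psi\subset S\setminus K$, then $T_{K,h}(\psi)=0$. If $\operatorname{supp}\psi\subset\operatorname{int}K$, then $T_{K,h}(\psi)=-\int_Sh\,L\psi\,d\sigma=0$ by (2). A $\psi$ supported in $S\setminus\partial K$ is the sum of two such functions, since $S\setminus\partial K$ is the disjoint union of the open sets $S\setminus K$ and $\operatorname{int}K$.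

**Example (the starting cap).** Let $0<\kappa\le\frac18$ and $K_0=\{x\in S:\operatorname{Re}w\ge1-\kappa\}$, $h_0=1$. Then $\sigma(\partial K_0)=0$. Put $\theta_\epsilon=\vartheta((1-\kappa-\operatorname{Re}w)/\epsilon)$, so $\theta_\epsilon\to1_{K_0}$ pointwise. By (2) with $h=1$ applied to $\theta_\epsilon\psi$,
$$T_{K_0,1}(\psi)=-\lim_{\epsilon\to0}\int_S\theta_\epsilon L\psi\,d\sigma=\lim_{\epsilon\to0}\int_S\psi\,L\theta_\epsilon\,d\sigma .$$
Now $|L\operatorname{Re}w|=|z|/2\le\frac12$, and $\operatorname{Re}w$ has density at most $4\pi$, so $\int_S|L\theta_\epsilon|\,d\sigma\le\frac2\epsilon\cdot\frac12\cdot4\pi\epsilon=4\pi$. Hence $(K_0,1)$ is admissible with bound $4\pi$. On $K_0$ we have $|z|^2\le1-(1-\kappa)^2\le2\kappa\le\frac14$. Take $\psi_0=\bar z\bar w$. On $S$, $L\psi_0=|z|^2-|w|^2=2|z|^2-1$, so $\|L\psi_0\|\le1$ and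
$$T_{K_0,1}(\psi_0)=\int_{K_0}(1-2|z|^2)\,d\sigma\ge\tfrac12\sigma(K_0).\tag{6}$$
The function $\psi_0$ will be the one that is not in $R(K)$.

For any admissible $(K,h)$ and any $\chi\in C^\infty(S)$, the product rule gives
$$-\int_K\chi h\,L\psi\,d\sigma=T_{K,h}(\chi\psi)+\int_Kh\psi\,L\chi\,d\sigma .\tag{7}$$
Both operations below come from this formula, with $\chi$ a smooth approximation to the indicator function of the part that we keep.

## 5. Drilling holes and cutting

**Lemma 1 (holes).** Let $(K,h)$ be admissible with bound $B$ and $H=\max_S|h|$. Let $\Delta_j=D(c_j,r_j)$ be finitely many open discs in $\mathbb C$ with $|c_j|\le\frac12$, $r_j<\frac12$, and $K'=\{(z,w)\in K:z\notin\bigcup\Delta_j\}$. Then $(K',h)$ is admissible with bound $B+4\pi^2H\sum r_j$, one has $|T_{K',h}(\psi)-T_{K,h}(\psi)|\le2\pi^2H\sum r_j\,\|L\psi\|$, and $\partial K'\subset\partial K\cup\bigcup_j\{x\in S:|z-c_j|=r_j\}$.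

*Proof.* **Step 1: the boundary.** This step is for $\sigma(\partial K')=0$. A point of $K'$ that lies in $\operatorname{int}K$ and has $|z-c_j|>r_j$ for all $j$ is interior to $K'$. As $K'$ is closed, the stated inclusion follows. The added sets are null, because circles are null for $2\pi\,dA$.

**Step 2: the norm.** This step bounds $T_{K',h}$ by a cutoff. Let $\theta_\epsilon(z)=\prod_j\vartheta((r_j-|z-c_j|)/\epsilon)$. For $\epsilon<\min r_j$ each factor vanishes near $c_j$, so $\theta_\epsilon$ is smooth, and $\theta_\epsilon\to1_{\mathbb C\setminus\bigcup\Delta_j}$ pointwise. For a real function $u(z)$, $|Lu|=|w||u_{\bar z}|\le\frac12|\nabla u|$ on $S$. The gradient of $\theta_\epsilon$ is at most $\sum_j\frac2\epsilon1_{\{r_j-\epsilon<|z-c_j|<r_j\}}$, and each annulus has $\sigma$-mass at most $2\pi\cdot2\pi r_j\epsilon$. So $\int_S|L\theta_\epsilon|\,d\sigma\le4\pi^2\sum r_j$. By (7) and dominated convergence,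
$$T_{K',h}(\psi)=\lim_{\epsilon\to0}\Big[T_{K,h}(\theta_\epsilon\psi)+\int_Kh\psi\,L\theta_\epsilon\,d\sigma\Big],$$
which is at most $\big(B+4\pi^2H\sum r_j\big)\|\psi\|$ in absolute value.

**Step 3: the change of the functional.** This is a volume estimate: $\sigma(K\setminus K')\le2\pi\sum\pi r_j^2\le2\pi^2\sum r_j$, and the integrand is at most $H\|L\psi\|$. $\square$

The next lemma carries out the exchange (4), with the function $q\circ F$ in place of $q$. An entire $F$ serves to tell points of $S$ apart, and a one-variable polynomial $q$ turns a rough separation of values into a sharp one.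

**Lemma 2 (cutting).** Let $(K,h)$ be admissible with bound $B$, $F$ entire, $Y\subset\mathbb C$ closed, and $X_1,X_2\subset\mathbb C$ disjoint compact sets with $\mathbb C\setminus(X_1\cup X_2)$ connected. Assume:

(a) $F(S\setminus\operatorname{int}K)\subset X_1$;
(b) $F(S)\setminus Y\subset X_2$;
(c) there are $\theta_\epsilon\in C^\infty(\mathbb C,[0,1])$ with $\theta_\epsilon=1$ on $Y$, $\theta_\epsilon\to1_Y$ pointwise as $\epsilon\to0$, and $A:=\limsup_{\epsilon\to0}\int_S|L(\theta_\epsilon\circ F)|\,d\sigma<\infty$;
(d) $\sigma(S\cap F^{-1}(\partial Y))=0$.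

Let $K^+=K\cap F^{-1}(Y)$. For every $\tau>0$ there is a polynomial $q$ such that, with $h^+=h\,(1-q\circ F)$, the pair $(K^+,h^+)$ is admissible with bound $(1+\tau)B+\tau$, and $|T_{K^+,h^+}(\psi)-T_{K,h}(\psi)|\le\tau\|L\psi\|$ for all $\psi\in C^\infty(S)$. Moreover $\partial K^+\subset\partial K\cup(S\cap F^{-1}(\partial Y))$.

*Proof.* **Step 1: the polynomial.** It should be near $0$ on $X_1$ (the values taken off $\operatorname{int}K$) and near $1$ on $X_2$ (the values taken on the removed part). Let $H=\max_S|h|$ and choose $\eta\in(0,1)$ with $\eta\le\tau$, $\eta HA\le\tau$, $\eta H\sigma(S)\le\tau$. The function equal to $0$ near $X_1$ and $1$ near $X_2$ is holomorphic near $X_1\cup X_2$, whose complement is connected. So Runge's theorem gives a polynomial $q$ with $|q|\le\eta$ on $X_1$ and $|1-q|\le\eta$ on $X_2$.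

**Step 2: the boundary.** A point of $K^+$ lying in $\operatorname{int}K$ with $F\in\operatorname{int}Y$ is interior to $K^+$, and $K^+$ is closed. So $\partial K^+\subset\partial K\cup(S\cap F^{-1}(\partial Y))$, which is $\sigma$-null by (d).

**Step 3: the norm.** The old boundary must keep nearly the same mass, and the new cut must cost little. Apply (7) with $\chi=(\theta_\epsilon\circ F)(1-q\circ F)$. Since $L(q\circ F)=0$, this reads
$$-\int_K(\theta_\epsilon\circ F)\,h^+L\psi\,d\sigma=T_{K,h}\big((\theta_\epsilon\circ F)(1-q\circ F)\psi\big)+\int_Kh^+\psi\,L(\theta_\epsilon\circ F)\,d\sigma .$$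
The left side tends to $T_{K^+,h^+}(\psi)$. The first term on the right is an integral against a measure of norm at most $B$ on $\partial K\subset S\setminus\operatorname{int}K$. There $F\in X_1$ by (a), so $|1-q\circ F|\le1+\eta$, and the term is at most $(1+\eta)B\|\psi\|$. In the second term, consider first the points with $F\in Y$. At the value of $F$ the function $\theta_\epsilon$ attains its maximum $1$, so its gradient vanishes there and $L(\theta_\epsilon\circ F)=0$. At the other points $F\in X_2$ by (b), so $|h^+|\le\eta H$. Hence the limsup of the second term is at most $\eta HA\|\psi\|\le\tau\|\psi\|$. Together these give the bound $(1+\tau)B+\tau$.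

**Step 4: the change of the functional.** Apply (4) with $q\circ F$ in place of $q$. On $S\setminus K$ we have $F\in X_1$, so $|q\circ F|\le\eta$. On $K\setminus K^+$ we have $F\notin Y$, so $F\in X_2$ and $|1-q\circ F|\le\eta$. The two integrals are over disjoint sets, so the difference is at most $\eta H\sigma(S)\|L\psi\|\le\tau\|L\psi\|$. $\square$

## 6. Rational convexity from logarithmic potentials

The 2-sphere of Section 1 shows that null sets need not be rationally convex, so we must build this property in. The points to separate from $K$ are mainly those inside the ball. On $S$ we have $|w|=e^{\varphi(z)}$ with $\varphi(z)=\frac12\log(1-|z|^2)$. If there were a holomorphic $p$ with $|p|=e^{-\varphi}$, then $|wp(z)|$ would be $1$ on $S$ and less than $1$ inside, and $P=wp(z)-\mathrm{const}$ would separate. But $\log|p|$ is harmonic where $p\ne0$, and $-\varphi$ is strictly subharmonic. However, $-\varphi$ is a logarithmic potential plus a constant, so after a large power it can be imitated by $\log|p|$ with $p$ a polynomial having many zeros.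 The imitation fails only near the zeros, and we drill those away with Lemma 1, at a cost proportional to the sum of the radii.

Let $E_0=\{|z|\le\frac12\}\subset\mathbb C$.

**Lemma 3.** For all $\epsilon,\delta>0$ there are $M\in\mathbb N$, a polynomial $p(z)$, and finitely many open discs $\Delta_j$ with centers in $E_0$ and radii satisfying $\sum r_j<\delta$, such that $v=\frac1M\log|p|$ satisfies $v\le-\varphi+\epsilon$ on $E_0$ and $v\ge-\varphi-\epsilon$ on $E_0\setminus\bigcup\Delta_j$.

*Proof.* We may assume $\delta<\frac12$.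

**Step 1: $-\varphi$ as a potential.** Let $dm=\frac{dA}{\pi(1-|\zeta|^2)^2}$ on $E_0$. Then $m(D(0,r))=\int_0^r\frac{2s\,ds}{(1-s^2)^2}=\frac{r^2}{1-r^2}$ for $r\le\frac12$, so $m(E_0)=\frac13$. The density is at least $\frac1\pi$ and at most $\frac{16}{9\pi}<1$, so $\frac1\pi dA\le m\le dA$ on $E_0$. Averaging $\log|z-\zeta|$ over circles, $u(z)=\int\log|z-\zeta|\,dm(\zeta)=\int\max(\log|z|,\log|\zeta|)\,dm(\zeta)$ is radial. Differentiating $u(r)=m(D(0,r))\log r+\int_{|\zeta|>r}\log|\zeta|\,dm$ gives $u'(r)=\frac{m(D(0,r))}r=\frac r{1-r^2}=-\varphi'(r)$. So $-\varphi=c+u$ on $E_0$ with a constant $c$.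

**Step 2: cells of equal mass.** These give the zeros of $p$. Let $k$ be large, $N=k^2$, $M=3N$. Divide $E_0$ into $k$ concentric rings of $m$-mass $\frac1{3k}$ (the innermost is a disc), and each ring into $k$ congruent sectors. This gives $N$ cells $Q_j\subset E_0$ with $m(Q_j)=\frac1{3k^2}=\frac1M$. A ring with radii $r_1<r_2$ satisfies $\frac1{3k}\ge r_2^2-r_1^2\ge(r_2-r_1)^2$, and the arcs have length at most $\frac12\cdot\frac{2\pi}k$. So $\operatorname{diam}Q_j\le(3k)^{-1/2}+\pi/k\le d:=4k^{-1/2}$. Choose $c_j\in Q_j$ and put $p=e^{Mc}\prod_j(z-c_j)$, so $v=c+\frac1M\sum_j\log|z-c_j|$.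

**Step 3: truncation and the upper bound.** The logarithm is not Lipschitz, so we truncate it. Let $t=\sqrt d$ and $\log_tx=\max(\log x,\log t)$, which is $\frac1t$-Lipschitz. For $z\in E_0$, comparing on each cell,
$$\Big|\int\log_t|z-\zeta|\,dm-\frac1M\sum_j\log_t|z-c_j|\Big|\le\frac dt\,m(E_0)\le t,$$
$$0\le\int(\log_t-\log)|z-\zeta|\,dm\le\int_{|\zeta|<t}\log\frac t{|\zeta|}\,dA=\frac{\pi t^2}2 .$$
Since $\log\le\log_t$, we get $v\le c+u+t+\frac{\pi t^2}2=-\varphi+t+\frac{\pi t^2}2$ on $E_0$.

**Step 4: the lower bound away from the zeros.** Let $r=\frac\delta{2N}$ and $\Delta_j=D(c_j,r)$, so $\sum r_j=\frac\delta2<\delta$. Let $z\in E_0$ with $|z-c_j|\ge r$ for all $j$, and $k$ so large that $r<t<1$. If $|z-c_j|<t$, then $Q_j\subset D(z,t+d)$, so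
$$\frac1M\sum_j(\log_t-\log)|z-c_j|\le\frac{\#\{j:|z-c_j|<t\}}M\log\frac tr\le m(D(z,t+d))\log\frac1r\le\pi(t+d)^2\log\frac{2k^2}\delta .$$
With Step 3, $v\ge-\varphi-t-\pi(t+d)^2\log\frac{2k^2}\delta$. Since $t=2k^{-1/4}$ and $d=t^2$, the factor $(t+d)^2$ is $O(k^{-1/2})$ and beats the logarithm. All errors tend to $0$ as $k\to\infty$. $\square$

**Lemma 4.** Let $K\subset S$ be compact, and suppose that for $n=0,1,\dots$ Lemma 3 was applied with $\epsilon=2^{-n}$ (and any $\delta_n>0$), giving $M_n,p_n,\Delta_j^{(n)}$. If $z\in E:=E_0\setminus\bigcup_{n,j}\Delta^{(n)}_j$ for all $(z,w)\in K$, then $K$ is rationally convex.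

*Proof.* Let $x_0=(a,b)\notin K$. In each case we give a polynomial $P$ with $P(x_0)=0$ and no zero on $K$.

* If $|x_0|=1$, take $P=1-\langle x,x_0\rangle$, which vanishes on $S$ only at $x_0$.
* If $|x_0|>1$, take $P=\langle x,x_0\rangle-|x_0|^2$. On $S$, $|\langle x,x_0\rangle|\le|x_0|<|x_0|^2$.
* If $|x_0|<1$ and $a\notin E$, take $P=z-a$.
* If $|x_0|<1$ and $a\in E$, then $\lambda=|b|e^{-\varphi(a)}=|b|/\sqrt{1-|a|^2}<1$. Let $F_n=w^{M_n}p_n(z)$. On $K$, $|w|=e^{\varphi(z)}$ and $z\in E$, so $|F_n|\ge e^{-M_n2^{-n}}$. By the upper bound in Lemma 3, $|F_n(a,b)|\le(\lambda e^{2^{-n}})^{M_n}$. If $n$ is so large that $\lambda e^{2\cdot2^{-n}}<1$, then $|F_n(a,b)|<e^{-M_n2^{-n}}\le|F_n|$ on $K$, and $P=F_n-F_n(a,b)$ works. $\square$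

## 7. Entire functions that live in a given open part of the sphere

For Lemma 2 we need $F$ small off $U=\operatorname{int}K$ and sizable on a definite fraction of $U$. Single peaks cover too little, so we add up many. For $x,\zeta\in S$ we have $|x-\zeta|^2=2-2\operatorname{Re}\langle x,\zeta\rangle$, so
$$|e^{-N(1-\langle x,\zeta\rangle)}|=e^{-N|x-\zeta|^2/2}.\tag{8}$$
If points $\zeta_j\in S$ have mutual distances at least $\delta_0$, the balls of radius $\delta_0/2$ about them in $\mathbb R^4$ are disjoint, so
$$\text{at most }(2R/\delta_0+1)^4\text{ of the }\zeta_j\text{ lie within distance }R\text{ of a given point}.\tag{9}$$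

**Lemma 5.** There is an absolute constant $c_0\in(0,1)$ such that for every open $U\subset S$, $U\ne\emptyset,S$, there is an entire $F$ with $|F|\le2$ on $S$, $|F|\le\frac14$ on $S\setminus U$, and $\sigma\{x\in U:\operatorname{Re}F\ge\frac12\}\ge c_0\sigma(U)$.

*Proof.* **Step 1: the sum of peaks.** Spacing the peaks by a large multiple of their width keeps them from interfering. Fix $C\ge1$ with $81e^{-C^2/8}+\sum_{m\ge1}(2m+3)^4e^{-C^2m^2/2}\le\frac1{10}$. Choose $\rho>0$ such that $V=\{x\in S:\operatorname{dist}(x,S\setminus U)\ge\rho\}$ has $\sigma(V)\ge\frac12\sigma(U)$; this is possible because these sets increase to $U$ as $\rho\downarrow0$. For $N$ large put $\delta_0=C/\sqrt N$, let $\zeta_1,\dots,\zeta_{n_0}$ be a maximal $\delta_0$-separated subset of $V$, and $G(x)=\sum_je^{-N(1-\langle x,\zeta_j\rangle)}$.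

**Step 2: size of $G$ on $S$.** At most one $\zeta_j$ is at distance less than $\delta_0/2$ from a given $x\in S$. Group the others by distance. By (9), at most $3^4=81$ lie at distance in $[\delta_0/2,\delta_0)$, each contributing at most $e^{-C^2/8}$. At most $(2m+3)^4$ lie at distance in $[m\delta_0,(m+1)\delta_0)$, each contributing at most $e^{-C^2m^2/2}$. So they contribute at most $\frac1{10}$ in total, and $|G|\le2$ on $S$. On $B(\zeta_j,\frac1{2\sqrt N})\cap S$ we have $|G|\ge e^{-1/8}-\frac1{10}\ge\frac34$. These sets are disjoint, since $\frac1{2\sqrt N}\le\frac{\delta_0}2$, and they lie in $U$ once $\frac1{2\sqrt N}<\rho$.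

**Step 3: the fraction.** By maximality $V\subset\bigcup B(\zeta_j,\delta_0)$, so (5) gives $n_0c_2C^3N^{-3/2}\ge\frac12\sigma(U)$. Hence
$$\sigma\{x\in U:|G|\ge\tfrac34\}\ge n_0\frac{c_1}8N^{-3/2}\ge\frac{c_1}{16c_2C^3}\sigma(U).$$

**Step 4: smallness off $U$.** On $S\setminus U$ all $\zeta_j$ are at distance at least $\rho$, and by (9) with $R=2$ there are at most $(4\sqrt N/C+1)^4$ of them. So $|G|\le(4\sqrt N/C+1)^4e^{-N\rho^2/2}\le\frac14$ for $N$ large.

**Step 5: from modulus to real part.** If $|\xi|\ge\frac34$, then $\operatorname{Re}(e^{i\alpha}\xi)\ge\frac12$ for at least a quarter of all $\alpha\in[0,2\pi)$, because $\arccos\frac23>\frac\pi4$. By Fubini some $F=e^{i\alpha}G$ has $\sigma\{x\in U:\operatorname{Re}F\ge\frac12\}\ge\frac14\cdot\frac{c_1}{16c_2C^3}\sigma(U)$. So $c_0=\frac{c_1}{64c_2C^3}$ works. $\square$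

## 8. The construction: proof of Theorem 1

Unitary maps preserve $\sigma$, rational convexity, and the property $R(K)=C(K)$. So we may assume that the given open set contains $(0,1)$. On $S$, $|x-(0,1)|^2=2-2\operatorname{Re}w$, so the open set contains the cap $K_0$ of Section 4 for some $0<\kappa\le\frac18$. Recall $h_0=1$, $B_0=4\pi$, (6), and that $z\in E_0$ on $K_0$.

Put $\tau_n=2^{-n-4}\sigma(K_0)$. Since $K_0\subset\{|z|\le\frac12\}$, $\sigma(K_0)\le2\pi\cdot\frac\pi4<5$ and $\tau_n\le1$. We construct admissible pairs $(K_n,h_n)$ with bounds $B_n$, with $K_{n+1}\subset K_n\subset K_0$ and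
$$|T_{K_n,h_n}(\psi_0)|\ge\Big(\tfrac12-\sum_{i<n}2^{-i-3}\Big)\sigma(K_0)\ \ \big(\ge\tfrac14\sigma(K_0)\big).\tag{10}$$
For $n=0$ this is (6). Given stage $n$, do the following two steps.

**Step 1: holes.** This step is for rational convexity. Apply Lemma 3 with $\epsilon=2^{-n}$ and $\delta=\delta_n<\frac12$ so small that $4\pi^2\max_S|h_n|\,\delta_n\le\tau_n$. Let $K_n'=\{x\in K_n:z\notin\bigcup_j\Delta_j^{(n)}\}$. By Lemma 1, $(K_n',h_n)$ is admissible with bound $B_n+\tau_n$, and the value at $\psi_0$ changes by at most $\tau_n$, because $\|L\psi_0\|\le1$.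

**Step 2: the cut.** This step is for $\sigma(K)=0$. By (10) and Step 1, $|T_{K_n',h_n}(\psi_0)|\ge\frac14\sigma(K_0)-\tau_n>0$, so $\sigma(K_n')>0$. As $\sigma(\partial K_n')=0$, the set $U=\operatorname{int}K_n'$ has $\sigma(U)=\sigma(K_n')>0$, and $U\ne S$. Take $F$ from Lemma 5. Let $u=\operatorname{Re}F$ and $\Phi(t)=\int_{S\cap\{u\le t\}}|Lu|\,d\sigma$, a bounded nondecreasing function, hence differentiable almost everywhere. Choose $s\in(\frac38,\frac12)$ such that $\Phi$ is differentiable at $s$ and $\sigma(S\cap\{u=s\})=0$; the second condition excludes only countably many $s$. Put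
$$Y=\{\operatorname{Re}\zeta\le s\},\quad X_1=\{|\zeta|\le\tfrac14\},\quad X_2=\{|\zeta|\le2,\ \operatorname{Re}\zeta\ge s\},\quad\theta_\epsilon(\zeta)=\vartheta\Big(\frac{\operatorname{Re}\zeta-s}\epsilon\Big).$$
We check the hypotheses of Lemma 2 for $(K_n',h_n)$. The sets $X_1,X_2$ are compact, and disjoint since $s>\frac14$. Their union has connected complement: from a point outside $X_1\cup X_2$ with $\operatorname{Re}\zeta<s$, move vertically away from the real axis; from one with $\operatorname{Re}\zeta\ge s$, hence $|\zeta|>2$, move radially outward. Both paths avoid $X_1\cup X_2$ and reach the connected set $\{|\zeta|>2\}$. Condition (a) holds since $|F|\le\frac14$ off $U$, (b) since $|F|\le2$, and (d) by the choice of $s$. For (c), $\theta_\epsilon=1$ on $Y$, $\theta_\epsilon\to1_Y$, and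
$$\int_S|L(\theta_\epsilon\circ F)|\,d\sigma\le\frac2\epsilon\big(\Phi(s+\epsilon)-\Phi(s)\big)\to2\Phi'(s).$$
Lemma 2 with $\tau=\tau_n$ gives $K_{n+1}=K_n'\cap\{\operatorname{Re}F\le s\}$ and an entire $h_{n+1}$ such that $(K_{n+1},h_{n+1})$ is admissible with
$$B_{n+1}\le(1+\tau_n)(B_n+\tau_n)+\tau_n .$$
The value at $\psi_0$ changes by at most $\tau_n$ again, so by at most $2\tau_n=2^{-n-3}\sigma(K_0)$ in the whole stage, and (10) persists. Since $s<\frac12$, the part $\{x\in U:\operatorname{Re}F\ge\frac12\}$ has been removed, so $\sigma(K_{n+1})\le(1-c_0)\sigma(K_n')\le(1-c_0)\sigma(K_n)$.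

**Step 3: bounded norms.** Weak* compactness needs $\sup B_n<\infty$. As $\tau_n\le1$, the recursion gives $B_{n+1}\le(1+\tau_n)B_n+3\tau_n$, that is, $B_{n+1}+3\le(1+\tau_n)(B_n+3)$. So $B_n+3\le(B_0+3)\exp(\sum_i\tau_i)$ for all $n$.

**Step 4: the limit set.** Let $K=\bigcap K_n$, which is a compact subset of $K_0$. Then $\sigma(K)=0$, because $\sigma(K_n)\le(1-c_0)^n\sigma(K_0)$. Also $K\subset K_n'$ for all $n$, so $z\in E$ for all $(z,w)\in K$, and Lemma 4 shows that $K$ is rationally convex.

**Step 5: a nonzero annihilating measure.** This step gives $R(K)\ne C(K)$. Let $\nu_n$ represent $T_{K_n,h_n}$; it is supported on $\partial K_n\subset K_n$, and $\|\nu_n\|\le B_n$. Let $\nu$ be the weak* limit of a subsequence. Since the $K_n$ decrease, $\nu$ is supported on $K$. By (10), $|\int\psi_0\,d\nu_n|\ge\frac14\sigma(K_0)$ for all $n$, so $\int\psi_0\,d\nu\ne0$. Now let $r=P/Q$ with $Q\neq0$ on $K$. The compact sets $K_n\cap\{Q=0\}$ decrease to $\emptyset$, so $Q\ne0$ on some $K_{n_0}$. Choose $\psi\in C^\infty(\mathbb C^2)$ with $\psi=r$ near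 $K_{n_0}$. For $n\ge n_0$, $L\psi=Lr=0$ on $K_n$, so $\int\psi\,d\nu_n=-\int_{K_n}h_n\,L\psi\,d\sigma=0$. Hence $\int r\,d\nu=\int\psi\,d\nu=0$. So $\nu$ annihilates $R(K)$, but $\int\bar z\bar w\,d\nu\ne0$. Therefore $\bar z\bar w\notin R(K)$, and in particular $K\ne\emptyset$. $\blacksquare$

## 9. Cutting down to every gauge $o(t^2)$: proof of Theorem 2(i)

The cut of Section 8 removes a fixed fraction of $U$ and says nothing about the shape of what remains. To control $H^g$, a single cut should leave only a set with small $g$-sum. We would like to keep only a thin collar of $\partial K'$ together with the places in $U$ where $|F|$ is very small, that is, to take $Y=\{|\zeta|\le a\}$. This stops at Runge's theorem. With $X_1$ a smaller disc about $0$ and $X_2$ the annulus $\{a\le|\zeta|\le R\}$, the complement of $X_1\cup X_2$ is disconnected, and $q$ cannot exist for $\eta<\frac12$: from $|1-q|\le\eta$ on $|\zeta|=a$ the maximum principle gives $|1-q(0)|\le\eta$, against $|q(0)|\le\eta$. The remedy is to keep also the points where $F$ lies in a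 narrow channel along the negative real axis, so that $X_2$ becomes a slit annulus. As the channel narrows, the points kept shrink to a surface, and surfaces are invisible to $H^g$.

Replacing $g(t)$ by $g(t)+t^3$, we may assume $g(t)\ge t^3$. Then $H^g(K)=0$ implies $H^3(K)=0$, and so $\sigma(K)=0$, since by (5) a subset of $S$ of small diameter $d>0$ has measure at most $c_2(2d)^3$. Write $\omega(t)=g(t)/t^2\to0$.

**Definition.** A subset of $S$ is *tame* if it is contained in the union of finitely many images of Lipschitz maps $[0,1]^2\to S$.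

Subsets and finite unions of tame sets are tame. Dividing $[0,1]^2$ into small squares shows that a tame set $X$ is covered by at most $C_X\rho^{-2}$ balls of radius $\rho$, for all $\rho\in(0,1]$. Hence $\sigma(X)\le C_X\rho^{-2}c_2\rho^3\to0$, and tame sets are $\sigma$-null. If $M$ is a smooth embedded 2-dimensional submanifold of $S$, not necessarily compact, and $A\subset M$ is compact, then $A$ is tame, since finitely many smoothly parametrized closed squares in $M$ cover $A$. For example, $\partial K_0=S\cap\{\operatorname{Re}w=1-\kappa\}$ is a round 2-sphere and is tame.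

**Lemma 6.** Let $K'\subset S$ be compact, $K'\ne S$, $U=\operatorname{int}K'\ne\emptyset$, and $\partial K'$ tame. For every $\epsilon_0>0$ there are $F,Y,X_1,X_2$ satisfying all hypotheses of Lemma 2 concerning them (with $K=K'$), such that $K^+=K'\cap F^{-1}(Y)$ has tame boundary, and $K^+$ is covered by finitely many sets with diameters at most $d_i<\epsilon_0$, where $\sum g(d_i)<\epsilon_0$.

*Proof.* We first cover three sets $Z_1,Z_2,Z_3$ (collar, small values, channel), and then choose $Y$ so that $K^+\subset Z_1\cup Z_2\cup Z_3$. The order of the choices matters: $N$, then $F$, then $\rho$, then $a$ and $b$.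

**Step 1: the collar.** Let $\rho_N=N^{-1/4}$, $V_N=\{x\in S:\operatorname{dist}(x,S\setminus U)\ge\rho_N\}$ and $Z_1=\{x\in K':\operatorname{dist}(x,S\setminus U)<2\rho_N\}$. If $x\in Z_1\cap U$, a geodesic arc of length less than $\frac\pi2\cdot2\rho_N<4\rho_N$ joins $x$ to $S\setminus U$. It meets $\partial U$, and $\partial U\subset K'\setminus U=\partial K'$ because $K'$ is closed. If $x\in K'\setminus U$, then $x\in\partial K'$. So $Z_1$ lies within distance less than $4\rho_N$ of $\partial K'$. As $\partial K'$ is covered by $C\rho_N^{-2}$ balls of radius $\rho_N$, with $C$ depending only on $K'$, $Z_1$ is covered by $C\rho_N^{-2}$ balls of radius $5\rho_N$, and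
$$C\rho_N^{-2}g(10\rho_N)=100\,C\,\omega(10\rho_N)\to0\qquad(N\to\infty).$$

**Step 2: a random $F$.** It should be small off $U$, Lipschitz, and rarely small on $V_N$. For large $N$ the set $V_N$ is nonempty; let $\{\zeta_j\}$ be a maximal $N^{-1/2}$-separated subset, $G_j(x)=e^{-N(1-\langle x,\zeta_j\rangle)}$, and $F=\sum_ja_jG_j$ with $|a_j|\le1$. Grouping the $\zeta_j$ by distance in $[mN^{-1/2},(m+1)N^{-1/2})$, (8) and (9) give on $S$
$$\sum_j|G_j|\le R:=\sum_{m\ge0}(2m+3)^4e^{-m^2/2}.$$
So $|F|\le R$ on $S$. Since $dG_j=NG_j\,d\langle x,\zeta_j\rangle$, also $|dF|\le NR$ along $S$. Integrating along geodesics, whose length is at most $\frac\pi2|x-y|$, we get $|F(x)-F(y)|\le2NR|x-y|$ on $S$. On $S\setminus U$ all $\zeta_j$ are at distance at least $\rho_N$, so $|F|\le(4\sqrt N+1)^4e^{-\sqrt N/2}\le\frac1{8N}$ for $N$ large.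

Now let the $a_j$ be independent and uniform in the unit disc. For $x\in V_N$ some $\zeta_j$ has $|x-\zeta_j|<N^{-1/2}$, so $|G_j(x)|\ge e^{-1/2}$. Given the other coefficients, $|F(x)|\le\frac1N$ forces $a_j$ into a disc of radius $\frac1{N|G_j(x)|}$, so the probability is at most $N^{-2}|G_j(x)|^{-2}\le eN^{-2}$. By Fubini we can fix the $a_j$ such that $\sigma\{x\in V_N:|F|\le\frac1N\}\le e\,\sigma(S)N^{-2}$. All these properties are unchanged if $F$ is multiplied by a unimodular constant.

**Step 3: the small values.** The measure bound becomes a covering by the Lipschitz bound. Let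
$$Z_2=\{x\in S:\operatorname{dist}(x,S\setminus U)\ge2\rho_N,\ |F|\le\tfrac1{2N}\},\qquad\rho_1=\frac1{4RN^2}\le\rho_N .$$
If $x\in Z_2$ and $y\in B(x,\rho_1)\cap S$, then $\operatorname{dist}(y,S\setminus U)\ge2\rho_N-\rho_1\ge\rho_N$ and $|F(y)|\le\frac1{2N}+2NR\rho_1=\frac1N$. So $B(x,\rho_1)\cap S\subset\{y\in V_N:|F(y)|\le\frac1N\}$. The balls of radius $\rho_1/2$ about a maximal $\rho_1$-separated subset of $Z_2$ are disjoint, so by (5) this subset has $n\le C'N^{-2}\rho_1^{-3}$ elements, with $C'=8e\sigma(S)/c_1$. Hence $Z_2$ is covered by $n$ balls of radius $\rho_1$, and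
$$n\,g(2\rho_1)\le4C'N^{-2}\rho_1^{-1}\omega(2\rho_1)=16\,C'R\,\omega(2\rho_1)\to0\qquad(N\to\infty).$$
The powers of $N$ cancel exactly, and the factor $\omega$ decides. Fix $N$ so large that all the above holds, that the covers of $Z_1$ and $Z_2$ each have $g$-sum less than $\epsilon_0/3$, and that $10\rho_N<\epsilon_0$, $2\rho_1<\epsilon_0$.

**Step 4: the channel.** By Sard's theorem for the map $F/|F|$ from $\{x\in S:F\ne0\}$ to the circle, almost every value is regular. After multiplying $F$ by a unimodular constant we may assume that $-1$ is regular. Then $M=\{x\in S:F(x)\in(-\infty,0)\}$ is an embedded surface or empty, and $A=\{x\in S:F(x)\in(-\infty,-\frac1{4N}]\}$ is a compact subset of $M$. So $A$ is tame, covered by $C_A\rho^{-2}$ balls of radius $\rho$ for every $\rho\in(0,1]$. Choose $\rho$ with $4\rho<\epsilon_0$ and $C_A\rho^{-2}g(4\rho)=16C_A\omega(4\rho)<\epsilon_0/3$. The compact sets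
$$Z_3(b)=\{x\in S:|F|\ge\tfrac1{4N},\ \operatorname{Re}F\le0,\ |\operatorname{Im}F|\le b\}$$
decrease to $A$ as $b\downarrow0$. So there is $b_\rho>0$ such that for $0<b\le b_\rho$ the set $Z_3=Z_3(b)$ lies within distance less than $\rho$ of $A$ (and is empty if $A=\emptyset$). It is then covered by $C_A\rho^{-2}$ balls of radius $2\rho$, with $g$-sum less than $\epsilon_0/3$.

**Step 5: the cut.** By Sard choose $a\in(\frac1{4N},\frac1{2N})$ regular for $|F|$ on $S\cap\{F\ne0\}$, and $0<b<\min(b_\rho,\frac1{8N})$ with $\pm b$ regular for $\operatorname{Im}F|_S$. Then $b<\frac a2$. Put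
$$Y=\{|\zeta|\le a\}\cup\{\operatorname{Re}\zeta\le0,\ |\operatorname{Im}\zeta|\le b\},\qquad X_1=\{|\zeta|\le\tfrac1{8N}\},$$
$$X_2=\{a\le|\zeta|\le R\}\setminus\{\operatorname{Re}\zeta<0,\ |\operatorname{Im}\zeta|<b\}.$$
Let $x\in K^+=K'\cap F^{-1}(Y)$. If $\operatorname{dist}(x,S\setminus U)<2\rho_N$, then $x\in Z_1$. Otherwise $x\in Z_2$ if $|F(x)|\le a$, and $x\in Z_3$ if $|F(x)|>a$. So $K^+\subset Z_1\cup Z_2\cup Z_3$, and the covering claim follows.

**Step 6: hypotheses (a), (b), connectedness.** These are what Runge's theorem needs. Condition (a) holds because $|F|\le\frac1{8N}$ off $U$, and (b) because $|F|\le R$. The sets $X_1,X_2$ are compact, and disjoint since $\frac1{8N}<a$. The complement of $X_1\cup X_2$ is the union of $\{\frac1{8N}<|\zeta|<a\}$, $\{|\zeta|>R\}$ and $\{\operatorname{Re}\zeta<0,\ |\operatorname{Im}\zeta|<b,\ |\zeta|>\frac1{8N}\}$. The first two are connected. So is the third: since $b<\frac1{8N}$, on each line $\operatorname{Im}\zeta=y$ with $|y|<b$ it is the half-line $\operatorname{Re}\zeta<-\sqrt{(8N)^{-2}-y^2}$.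 The third set meets the other two, so the complement is connected.

**Step 7: hypothesis (d) and the boundary.** Let $\zeta\in\partial Y$. Then $|\zeta|\ge a$. If $|\zeta|>a$, then $\operatorname{Re}\zeta\le0$ and $|\operatorname{Im}\zeta|\le b<a$. This forces $\operatorname{Re}\zeta<0$, and then $|\operatorname{Im}\zeta|=b$, since otherwise $\zeta$ would be interior. So $\partial Y\subset\{|\zeta|=a\}\cup\{|\operatorname{Im}\zeta|=b\}$. Hence $S\cap F^{-1}(\partial Y)$ lies in the union of $\{|F|=a\}$ and $\{\operatorname{Im}F=\pm b\}$, which are regular level sets in $S$, that is, compact embedded surfaces or empty. So it is tame and $\sigma$-null, which is (d). By the last claim of Lemma 2 (Step 2 of its proof), $\partial K^+\subset\partial K'\cup(S\cap F^{-1}(\partial Y))$ is tame.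

**Step 8: hypothesis (c).** We need smooth cutoffs for $Y$, with care where the channel enters the disc. Let $\kappa_0\in C^\infty(\mathbb R,[0,1])$ with $\kappa_0=1$ on $(-\infty,-\frac a2]$ and $\kappa_0=0$ on $[0,\infty)$, and
$$\alpha_\epsilon=\vartheta\Big(\frac{|\zeta|-a}\epsilon\Big),\quad\beta_\epsilon=\kappa_0(\operatorname{Re}\zeta)\,\vartheta\Big(\frac{|\operatorname{Im}\zeta|-b}\epsilon\Big),\quad\theta_\epsilon=1-(1-\alpha_\epsilon)(1-\beta_\epsilon).$$
These are smooth, because $\vartheta=1$ on $(-\infty,0]$. If $|\zeta|\le a$, then $\alpha_\epsilon=1$. If $\zeta\in Y$ and $|\zeta|>a$, then $\operatorname{Re}\zeta\le-\sqrt{a^2-b^2}<-\frac a2$, so $\beta_\epsilon=1$. Thus $\theta_\epsilon=1$ on $Y$. If $\zeta\notin Y$, then $|\zeta|>a$, so $\alpha_\epsilon\to0$; and either $\operatorname{Re}\zeta>0$, so $\beta_\epsilon=0$, or $|\operatorname{Im}\zeta|>b$, so $\beta_\epsilon\to0$. Thus $\theta_\epsilon\to1_Y$.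

Next, $\nabla\theta_\epsilon=(1-\beta_\epsilon)\nabla\alpha_\epsilon+(1-\alpha_\epsilon)\nabla\beta_\epsilon$. Let $b+\epsilon<\frac a2$. Where $\nabla(\kappa_0(\operatorname{Re}\zeta))\ne0$ and $|\operatorname{Im}\zeta|<b+\epsilon$, we have $-\frac a2\le\operatorname{Re}\zeta\le0$ and $|\operatorname{Im}\zeta|<\frac a2$, so $|\zeta|<a$ and $1-\alpha_\epsilon=0$. Hence the derivative of $\kappa_0$ does not contribute, and
$$|\nabla\theta_\epsilon|\le\frac2\epsilon\big(1_{\{a<|\zeta|<a+\epsilon\}}+1_{\{b<|\operatorname{Im}\zeta|<b+\epsilon\}}\big).$$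
Since $LF=0$, $|L(\theta_\epsilon\circ F)|=|(\partial_{\bar\zeta}\theta_\epsilon)\circ F\cdot L\bar F|\le C_F\,|\nabla\theta_\epsilon|\circ F$ on $S$. It remains to see that
$$\sigma\{a<|F|<a+\epsilon\}+\sigma\{b<|\operatorname{Im}F|<b+\epsilon\}=O(\epsilon).$$
Near each point of a regular level set the function in question is one of three local coordinates. Finitely many coordinate boxes cover the compact level set, and by compactness the thin layer lies in their union for small $\epsilon$; each box contributes $O(\epsilon)$. If the level set is empty, the layer is empty for small $\epsilon$. This proves (c). $\square$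

**Proof of Theorem 2(i).** Unitary maps are isometries, so they also preserve $H^g$, and we may start from the same cap $K_0$. Repeat the construction of Section 8, with one change: in the cut at stage $n$, instead of Lemma 5 and the $Y,X_1,X_2,\theta_\epsilon$ used there, apply Lemma 6 with $K'=K_n'$ and $\epsilon_0=2^{-n}$, and then Lemma 2 with $\tau=\tau_n$.

**Step 1: the hypotheses of Lemma 6 persist.** We carry along that $\partial K_n$ and $\partial K_n'$ are tame. For $K_0$ the boundary is a round 2-sphere. By Lemma 1, the holes add only subsets of the sets $S\cap\{|z-c_j|=r_j\}$. On these $|z|\le|c_j|+r_j<1$, so $w\ne0$, and they are tori, hence compact embedded surfaces. The cut preserves tameness by Lemma 6. As before, $T_{K_n',h_n}(\psi_0)\ne0$ and $\sigma(\partial K_n')=0$ give $\operatorname{int}K_n'\ne\emptyset$, and $K_n'\subset K_0\ne S$.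

**Step 2: the conclusions of Section 8 persist.** The estimates for $B_n$ and for the values at $\psi_0$ came only from Lemmas 1 and 2, and are unchanged. So Lemma 4 and Step 5 of Section 8 show that $K=\bigcap K_n$ is rationally convex and $\bar z\bar w\notin R(K)$.

**Step 3: size.** For every $n$ the set $K\subset K_{n+1}$ is covered by finitely many sets with diameters at most $d_i<2^{-n}$ and $\sum g(d_i)<2^{-n}$. Since $g$ is nondecreasing, $H^g(K)=0$, and therefore also $\sigma(K)=0$.

**Step 4: dimension two.** Let $g(t)=t^2/\log(1/t)$ for $t\le1/e$, extended by a constant; this is nondecreasing, and $g(t)/t^2\to0$. For $s>2$ we have $t^s\le g(t)$ for small $t$, so $H^s(K)=0$. Since $R(K)\ne C(K)$, part (ii) gives $H^2(K)>0$. So $K$ has Hausdorff dimension exactly $2$. $\blacksquare$
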